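# Cheap routes to the boundary: a disc bundle over a perforated disc and the growth of the Bergman distance

## 1. A disc bundle over a perforated disc

Write $\Delta(a,r)$ for the open disc with center $a$ and radius $r$, and $\Delta=\Delta(0,1)$. These notes turn on one explicit domain in $\mathbb C^2$. For $j\ge 1$ put
$$
L_j=j,\qquad a_j=4^{-j},\qquad r_j=\tfrac{a_j}{2}e^{-j},\qquad \Lambda_0=2,\qquad \Lambda_j=\Lambda_{j-1}\sqrt j=2\sqrt{j!},\qquad \varepsilon_j=\frac1{\Lambda_{j-1}L_j}. \tag{1}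
$$
Remove from the disc $\Delta(1,1)$ the closed discs ("holes") $H_j=\overline{\Delta(a_j,r_j)}$, put a harmonic function on what is left, and use it as the weight of a Hartogs domain:
$$
U=\Delta(1,1)\setminus\bigcup_{j\ge1}H_j,\qquad \psi(z)=\sum_{j\ge1}\varepsilon_j\log|z-a_j|,\qquad D=\{(z,w): z\in U,\ |w|<e^{-\psi(z)}\}.
$$
On $D$ we use the relative fiber radius
$$x=x(z,w)=|w|e^{\psi(z)}\in[0,1).$$
The first parameters are $a_1=\frac14,\ r_1=\frac1{8e},\ \varepsilon_1=\frac12$; then $a_2=\frac1{16},\ r_2=\frac1{32e^2},\ \varepsilon_2=\frac14$; then $\varepsilon_3=\frac1{6\sqrt2}$. The positions $a_j$ and radii $r_j$ decay geometrically and the $\varepsilon_j$ decay faster than any geometric sequence.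

**The picture near one hole.** Put $\Delta_j=\Delta(a_j,\frac{a_j}2)$ and $A_j=\{r_j<|z-a_j|<\frac{a_j}2\}$. We check in Section 4 that $\Delta_j$ meets no hole but $H_j$, so $A_j\subset U$. The annulus $A_j$ has logarithmic width $\log\frac{a_j/2}{r_j}=j=L_j$. On $\Delta_j$ write $\psi=\varepsilon_j\log|z-a_j|+\mathrm{Re}\,q$ with $q$ holomorphic on $\Delta_j$. Then
$$w'=w\,e^{q(z)}(z-a_j)^{\varepsilon_j}$$
is a locally defined holomorphic function with $|w'|=x$. So over $A_j$ the domain looks like (annulus) $\times\ \{|w'|<1\}$, except that one turn around the hole multiplies $w'$ by $e^{2\pi i\varepsilon_j}$. Thus $D$ is a disc bundle over $U$ glued by constant rotations, and the rotation (the holonomy) around the $j$-th hole is by the angle $2\pi\varepsilon_j$, tiny for large $j$.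

**What it is for.** The domain $D$ has a bounded plurisubharmonic exhaustion function of polynomial size in the boundary distance. On such a domain one may hope that the Bergman distance from a fixed point to $z_1$ is at least a multiple of $\log 1/\delta_D(z_1)$. In $D$ this hope fails. There is a detour that lowers $\delta_D$ cheaply: go a short way toward the $j$-th hole, move outward in the fiber there, and come back. This divides $1-x$ by $\sqrt j$ at a Bergman cost bounded independently of $j$. Doing this for $j=j_0,\dots,J$ costs $O(J)$ and divides the boundary distance by about $\sqrt{J!}$.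

## 2. Bergman distance against boundary distance

**Definitions.** A bounded domain $D\subset\mathbb C^n$ is pseudoconvex if it has a continuous plurisubharmonic exhaustion function. A function $\rho:D\to[-1,0)$ is an exhaustion if $\{\rho<-t\}$ is relatively compact in $D$ for every $t>0$. Let $\delta_D(z)$ be the Euclidean distance from $z\in D$ to $\partial D$. Let $A^2(D)$ be the Hilbert space of square-integrable holomorphic functions, let $K_D$ be the Bergman kernel, and write $K_D(p)=K_D(p,p)=\sup\{|f(p)|^2: f\in A^2(D),\|f\|\le1\}$. The Bergman metric is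
$$ds_{D,b}^2=\sum_{j,k}\frac{\partial^2\log K_D(z,z)}{\partial z_j\partial\bar z_k}\,dz_j\,d\bar z_k ,$$
and $\mathrm{dist}_D(z_0,z_1)$ is the associated distance: the infimum of the lengths $\int b_D(\gamma;\dot\gamma)\,dt$, where for a $(1,0)$-vector $X$ at $p$ we write $b_D(p;X)$ for its Bergman length.

**The question.** Let $D\Subset\mathbb C^n$ be a bounded pseudoconvex domain with a bounded plurisubharmonic $C^\infty$ exhaustion function $\rho:D\to[-1,0)$ such that, with suitable constants $C_1,C_2>0$,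
$$C_1^{-1}\delta_D^{C_2}(z)<-\rho(z)<C_1\delta_D^{1/C_2}(z)\qquad(z\in D). \tag{2}$$
It is known that for any $z_0\in D$ there are $c_3,c_4>0$ with
$$\mathrm{dist}_D(z_0,z_1)>c_3\log|\log(c_4\delta_D(z_1))|-1\qquad(z_1\in D), \tag{3}$$
and Błocki improved this to
$$\mathrm{dist}_D(z_0,z_1)>\frac{\log1/\delta_D(z_1)}{C\log|\log(c_4\delta_D(z_1))|},\qquad C>0, \tag{4}$$
for $z_1$ sufficiently close to $\partial D$. Can the denominator be made constant? That is, is there for every $z_0\in D$ a constant $C>0$ such that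
$$\mathrm{dist}_D(z_0,z_1)>\frac{\log1/\delta_D(z_1)}{C} \tag{5}$$
for all $z_1\in D$ with $\delta_D(z_1)$ sufficiently small? The answer is no in every dimension $n\ge2$.

**Theorem 1.** For every $n\ge2$ there is a bounded pseudoconvex domain $D\subset\mathbb C^n$ with a $C^\infty$ plurisubharmonic exhaustion $\rho:D\to[-1,0)$ satisfying (2) (with $C_2=4$; in fact $-\rho\ge c\,\delta_D$), and a sequence $P_J\in D$ with $\delta_D(P_J)\to0$, such that for every $z_0\in D$ there is $C=C(z_0)$ with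
$$\mathrm{dist}_D(z_0,P_J)\le C\,\frac{\log1/\delta_D(P_J)}{\log\log1/\delta_D(P_J)}\qquad(J\text{ large}). \tag{6}$$
Hence (5) fails for every $z_0\in D$ and every $C>0$. Together with Błocki's bound (4), $\mathrm{dist}_D(z_0,P_J)\asymp\log\frac1{\delta_D(P_J)}\big/\log\log\frac1{\delta_D(P_J)}$, so for $n\ge2$ the order of growth in (4) is optimal under (2).

No claim is made about $n=1$. For $n=2$ the domain is the one in Section 1.

**Facts we use.** First, if $\Phi:D'\to D''$ is biholomorphic, then $K_{D'}=|\det\Phi'|^2\,K_{D''}\circ\Phi$, and the Bergman metric is invariant. Second, the kernel of a product is the product of the kernels, so the metric of a product is the sum of the metrics. Third, the extremal formula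
$$b_D(p;X)^2=\frac{\sup\{|Xf(p)|^2:\ f\in A^2(D),\ \|f\|\le1,\ f(p)=0\}}{K_D(p)}. \tag{7}$$
To see (7), take an orthonormal basis $e_0,e_1,\dots$ of $A^2(D)$ with $e_k(p)=0$ for $k\ge1$. Near $p$, $\log K_D=\log|e_0|^2+\log(1+\sum_{k\ge1}|e_k/e_0|^2)$. The first term is pluriharmonic and the second has complex Hessian $\sum_{k\ge1}|Xe_k(p)|^2/|e_0(p)|^2$ at $p$. Here $|e_0(p)|^2=K_D(p)$, and $\sum_{k\ge1}|Xe_k(p)|^2$ is the supremum in (7).

We will bound $b_D$ from above through two consequences of (7). Let $p\in D'\subset D$ with $D'$ open, and let $\chi$ be holomorphic and zero-free near $p$. If $f(p)=0$, then $X(\chi f)(p)=\chi(p)Xf(p)$. Restricting $f$ to $D'$ decreases its norm. Dropping the condition $f(p)=0$ only enlarges the supremum, so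
$$b_D(p;X)^2\le\frac{\sup\{|X(\chi f)(p)|^2:\ f\in A^2(D'),\ \|f\|_{D'}\le1\}}{|\chi(p)|^2K_D(p)} . \tag{8}$$
Keeping the condition and taking $\chi=1$ we get
$$b_D^2\le\frac{K_{D'}}{K_D}\,b_{D'}^2\quad\text{on }D'. \tag{9}$$
Both require a *lower* bound for $K_D$, that is, global functions on $D$. The upper part uses only a piece $D'$.

**Simplest cases.** For $D=\Delta(0,\varrho)$, $K_D(\zeta)=\frac{\varrho^2}{\pi(\varrho^2-|\zeta|^2)^2}$ and $ds^2=\frac{2\varrho^2|d\zeta|^2}{(\varrho^2-|\zeta|^2)^2}$; at the center $b(\partial_\zeta)^2=2/\varrho^2$. In the unit disc, integrating $\sqrt2\,|\gamma|'/(1-|\gamma|^2)$ along a curve from $0$ gives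
$$\mathrm{dist}_\Delta(0,\zeta)=\tfrac1{\sqrt2}\log\tfrac{1+|\zeta|}{1-|\zeta|}\ \ge\ \tfrac1{\sqrt2}\log\tfrac1{\delta_\Delta(\zeta)},$$
so (5) holds from $z_0=0$ for every $C>\sqrt2$ when $\zeta$ is near the circle. On the bidisc the distance is at least that of each factor, and $\delta=\min(1-|z|,1-|w|)$, so (5) holds again from the origin.

Holes can be invisible to the Bergman metric. For $D=\Delta\setminus\{0\}$, square-integrable holomorphic functions extend across $0$, so the metric is that of $\Delta$, and points near $0$ stay at bounded distance although $\delta_D\to0$. This does not contradict (3), since no admissible $\rho$ exists: $\rho<0$ would extend subharmonically across $0$ with value $0$ there, against the maximum principle. Our holes have logarithmic size $L_j=j$. They are large enough for (2) and small enough to be useful.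

## 3. One hole computed by hand

**Why the holonomy is needed.** Suppose we take $\psi=0$, so that $D=U\times\Delta$. Then the metric is a sum, and any curve from a point with $w=0$ to a point with $|w|=x$ has length at least $\frac1{\sqrt2}\log\frac1{1-x}$, whatever the holes are. The same happens if $\psi=\mathrm{Re}\,q$ with $q$ holomorphic on $U$, since $(z,w)\mapsto(z,we^q)$ maps $D$ onto $U\times\Delta$. And it happens over an annulus around $0$ if $\psi=\varepsilon\log|z|$ with $\varepsilon$ an integer, because then $wz^\varepsilon$ is single-valued. In a product, moving $x$ from $1-\frac1\Lambda$ to $1-\frac1{\Lambda\sqrt L}$ costs about $\frac1{\sqrt2}\log\sqrt L$. With $L=j$, summed over $j\le J$, this is $\frac1{2\sqrt2}\log J!$, which is of the same order as the gain in $\log1/\delta_D$. So nothing is won unless base and fiber interact.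

**The model.** Let $A=\{e^{-L}<|z|<1\}$, $\psi=\varepsilon\log|z|$, $\varepsilon=\frac1{\Lambda L}$, and consider $\{z\in A,\ |w|<|z|^{-\varepsilon}\}$. Write $|z|=e^{-h}$. The monomials $z^{m-1}w^{l-1}$ ($l\ge1$, $m\in\mathbb Z$) are orthogonal. Put
$$\kappa=m-l\varepsilon,\qquad I_\kappa=\int_0^Le^{-2\kappa y}\,dy,\qquad T_{lm}=\frac{e^{-2\kappa h}}{I_\kappa}.$$
Integrating over the fiber gives $\frac\pi l|z|^{-2l\varepsilon}$, and then polar coordinates give $\|z^{m-1}w^{l-1}\|^2=\frac{2\pi^2}{l}I_\kappa$. Also $|z^{m-1}w^{l-1}|^2=|z|^{-2}e^{2\psi}e^{-2\kappa h}x^{2(l-1)}$. Hence the kernel of the model on the diagonal is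
$$\frac{e^{2\psi}}{2\pi^2|z|^2}\sum_{l\ge1}\sum_{m\in\mathbb Z}l\,x^{2(l-1)}\,T_{lm}. \tag{10}$$
Look at the two rows $m=1$ and $m=0$, with $N=1/(1-x)$.

* Row $m=1$ (functions regular at the hole). If $l\varepsilon\le\frac12$ and $L\ge1$, then $\kappa\in[\frac12,1]$ and $1/I_\kappa=2\kappa/(1-e^{-2\kappa L})\in[1,\frac{2}{1-e^{-1}}]$. So $T_{l1}$ is comparable to $e^{-2h}$ as long as also $l\varepsilon h\le1$. These $l$ contribute about $N^2e^{-2h}$ in the relevant range: the fiber disc is felt fully, damped by $e^{-2h}$.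
* Row $m=0$ (functions with a simple pole in the hole). Here $\kappa=-l\varepsilon$. For $l\le\Lambda$ we have $l\varepsilon L\le1$, so $I_\kappa\in[L,e^2L]$ and $T_{l0}\in[e^{-2}/L,\,e^2/L]$. For every $l$ and $h\le L/4$, $I_\kappa\ge\int_{3L/4}^Le^{2l\varepsilon y}dy\ge\frac L4e^{\frac32l/\Lambda}$, so $T_{l0}\le\frac4Le^{-l/\Lambda}$. Hence this row contributes at most $\frac4L\sum l\,x^{2(l-1)}e^{-l/\Lambda}$, which stays $\le C\Lambda^2/L$ as $x\to1$. Indeed $\sum_l l\,x^{2(l-1)}e^{-l/\Lambda}=e^{-1/\Lambda}(1-x^2e^{-1/\Lambda})^{-2}$ is singular only at $x=e^{1/(2\Lambda)}>1$: these functions see a fiber disc of slightly larger radius.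

So the rotation, too small to be felt by degrees $l\le\Lambda$, penalizes the pole functions of degree $l\gg\Lambda$. The two rows balance when $N^2e^{-2h}=\Lambda^2/L$, that is, $e^h=N\sqrt L/\Lambda$. Beyond that depth the pole row should dominate, and there the fiber metric should be of size $\Lambda$, not $N$. Going from $1-\frac1\Lambda$ to $1-\frac1{\Lambda\sqrt L}$ then costs $O(1)$. The largest balance depth needed is $h=\log L$ (at $N=\Lambda\sqrt L$), and we will go to $h=2\log L$ for margin. This explains $\Lambda_j=\Lambda_{j-1}\sqrt{L_j}$ in (1).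

To make this a proof we need: (i) the hypothesis (2) for $D$; (ii) lower bounds for $K_D$ of the sizes $N^2e^{-2h}$ and $\Lambda^2/L$, valid on the whole of $D$ and uniformly in $l$; (iii) a way of moving in $h$ at bounded cost, which is the most delicate point; (iv) a connection from one hole to the next.

From here on, $C,c>0$ denote absolute constants that may change from line to line. They never depend on $j,l,m,h,x,s$.

## 4. Geometry of $D$ and its boundary distance

This section shows that $D$ is a bounded pseudoconvex domain and computes $\delta_D$ up to constants.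

**Step 1: the base.** Since $|z-a_j|<\frac{a_j}2$ implies $|z-1|<1-a_j+\frac{a_j}2<1$, we have $H_j\subset\Delta_j\subset\Delta(1,1)\subset\{\mathrm{Re}\,z>0\}$. Also $\Delta_j\subset\{\frac{a_j}2<\mathrm{Re}\,z<\frac{3a_j}2\}$ and $\frac32a_{j+1}=\frac38a_j<\frac12a_j$, so the $\Delta_j$ are pairwise disjoint, and $\Delta_j\cap H_i=\emptyset$ for $i\ne j$. The holes accumulate only at $0\in\partial\Delta(1,1)$. Hence $U$ is open. It is connected: a path in $\Delta(1,1)$ meets only finitely many holes and can be rerouted along circles in the annuli $A_j$. Further, $\partial U=\partial\Delta(1,1)\cup\bigcup_j\partial H_j$ and $A_j\subset U$.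

**Step 2: the weight is bounded with bounded gradient.** On $U$ we have $r_j\le|z-a_j|<2$, so $|\log|z-a_j||\le Cj$ and
$$|\psi|\le C\sum_j\varepsilon_jj=C\sum_j\frac1{\Lambda_{j-1}}=:B<\infty,\qquad |\nabla\psi|\le\sum_j\frac{\varepsilon_j}{r_j}=\sum_j\frac{(4e)^j}{j\sqrt{(j-1)!}}<\infty .$$
The series for $\psi$ converges uniformly on $U$, so $\psi$ is harmonic. Hence $D$ is bounded, and it is connected because its fibers over $U$ are discs centered at $0$. Moreover $D=\{(z,w)\in U\times\mathbb C:\log|w|+\psi(z)<0\}$ is a sublevel set of a plurisubharmonic function in a pseudoconvex domain, so $D$ is pseudoconvex.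

**Step 3: the boundary distance.** We claim
$$c\min(\delta_U(z),1-x)\le\delta_D(z,w)\le\min\big(\delta_U(z),\,e^B(1-x)\big). \tag{11}$$
Put $R=e^{-\psi}\in[e^{-B},e^B]$ and $B_2=\sup|\nabla R|<\infty$. For the upper bound, one leaves $D$ by moving $z$ to $\partial U$, or by moving $w$ radially by $R-|w|=R(1-x)$. For the lower bound let $t\le\delta_U(z)$ and $(1+B_2)t\le R(z)-|w|$. If $(z',\tilde w)$ lies in the ball of radius $t$ about $(z,w)$, then $z'\in\Delta(z,t)\subset U$ and $|\tilde w|<|w|+t\le R(z)-B_2t\le R(z')$, so $(z',\tilde w)\in D$. Thus $\delta_D\ge\min(\delta_U,\,R(1-x)/(1+B_2))$, which gives (11). Note $\delta_D\le\delta_U\le1$.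

## 5. A smooth exhaustion from a parallel sum

This section proves (2) for $D$. Each boundary piece has a natural negative plurisubharmonic function vanishing on it:
$$v_*=|w|^2e^{2\psi}-1,\qquad v_0=|z-1|^2-1,\qquad v_j=2^j\Big(\frac{r_j}{|z-a_j|}-1\Big)\quad(j\ge1).$$
We must combine infinitely many of them, smoothly. The harmonic-type sum does this:
$$\rho=-\Big(\frac1{-v_*}+\frac1{-v_0}+\sum_{j\ge1}\frac1{-v_j}\Big)^{-1}.$$

**Step 1: the pieces are smooth, negative and plurisubharmonic on $D$.** Locally $|w|^2e^{2\psi}=|we^{\tilde q}|^2$ with $\tilde q$ holomorphic, $\mathrm{Re}\,\tilde q=\psi$; $|z-1|^2$ is subharmonic; and the Laplacian of $|\zeta|^{-1}$ on $\mathbb R^2\setminus\{0\}$ is $|\zeta|^{-3}>0$. Negativity is clear from the definition of $D$.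

**Step 2: $\rho$ is smooth.** On a compact $K\subset U$, for large $j$ we have $r_j/|z-a_j|\le\frac12$ and $1/(-v_j)=2^{-j}(1-r_j/|z-a_j|)^{-1}$, which with all its derivatives is $O_K(2^{-j})$. So the series converges in $C^\infty_{loc}$.

**Step 3: $\rho$ is plurisubharmonic with values in $[-1,0)$.** For finitely many $s_i>0$,
$$\Big(\sum_i\frac1{s_i}\Big)^{-1}=\inf\Big\{\sum_it_i^2s_i:\ t_i\ge0,\ \sum_it_i=1\Big\}. \tag{12}$$
Indeed $1=(\sum t_i\sqrt{s_i}\cdot s_i^{-1/2})^2\le(\sum t_i^2s_i)(\sum 1/s_i)$, with equality when $t_i$ is proportional to $1/s_i$. For countably many $s_i$ with $\sum1/s_i<\infty$, (12) holds with finitely supported $t$: the inequality is the same, and finite partial sums of $\sum 1/s_i$ converge to the full sum. With $s_i=-v_i$ we see that $\rho=\sup_t\sum t_i^2v_i$ is a supremum of plurisubharmonic functions. Being continuous, it is plurisubharmonic. Since $1/(-v_*)\ge1$, $\rho\in[-1,0)$.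

**Step 4: $-\rho\ge c\,\delta_D$.** We bound the terms of $1/(-\rho)$. By (11), $\frac1{-v_*}=\frac1{1-x^2}\le\frac1{1-x}\le\frac{e^B}{\delta_D}$. Also $\frac1{-v_0}\le\frac1{1-|z-1|}\le\frac1{\delta_U}$. If $|z-a_j|\ge2r_j$, then $\frac1{-v_j}\le2^{1-j}$; these terms sum to at most $2$. Since $2r_j=a_je^{-j}<\frac{a_j}2$ and the $\Delta_j$ are disjoint, at most one $j$ has $|z-a_j|<2r_j$, and for it
$$-v_j=2^j\,\frac{|z-a_j|-r_j}{|z-a_j|}\ge\frac{2^j}{2r_j}\delta_U\ge\delta_U .$$
As $\delta_D\le\delta_U\le1$, we get $\frac1{-\rho}\le\frac{e^B+4}{\delta_D}$.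

**Step 5: $-\rho\le C\delta_D^{1/4}$.** We use $-\rho\le\min(-v_*,-v_0,-v_j)$.

* If $1-x\le\delta_U$, then $-\rho\le-v_*\le2(1-x)\le C\delta_D$ by (11).
* Otherwise $\delta_D\ge c\,\delta_U$ by (11), so it suffices to bound $-\rho$ by $C\delta_U^{1/4}$. If a nearest point of $\partial U$ lies on $\partial\Delta(1,1)$, then $-\rho\le-v_0\le2(1-|z-1|)=2\delta_U$.
* If it lies on $\partial H_j$, put $\eta=\delta_U=|z-a_j|-r_j\le1$.
  * If $\eta\ge r_j^2$: $-v_0=2\,\mathrm{Re}\,z-|z|^2\le2|z|\le2(a_j+r_j+\eta)\le2(2a_j+\eta)$. Since $4e<16$, $r_j=\frac12(4e)^{-j}\ge\frac12\,16^{-j}=\frac12a_j^2$. Hence $a_j\le(2r_j)^{1/2}\le\sqrt2\,\eta^{1/4}$ and $-\rho\le C\eta^{1/4}$.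
  * If $\eta<r_j^2$: $-v_j=2^j\eta/|z-a_j|\le2^j\eta/r_j\le2^j\eta^{1/2}$, and $\eta^{1/4}\le r_j^{1/2}\le2^{-j}$, so $-\rho\le\eta^{1/4}$.

Hence $c\,\delta_D\le-\rho\le C\delta_D^{1/4}$. So $\rho$ is an exhaustion, and, as $\delta_D\le1$, (2) holds with $C_2=4$ and $C_1$ large.

## 6. A one-point extension lemma with harmonic weight

To bound $K_D$ from below we need holomorphic functions on $U$ of controlled weighted $L^2$ norm, uniformly in the weights $e^{-2l\psi}$. If the domain is simply connected, this is trivial: for $\varphi=\mathrm{Re}\,\Phi$ the function $g=e^{(\Phi-\Phi(0))/2}$ has $g(0)=1$ and $|g|^2e^{-\varphi}=e^{-\varphi(0)}$. On $U$ this breaks down: the candidate $e^{l\tilde q}$ with $\mathrm{Re}\,\tilde q=\psi$ is multiplied by $e^{2\pi il\varepsilon_j}$ around $H_j$; for $l=j=1$ this is $e^{i\pi}=-1$. The following lemma replaces it with an absolute constant, for every domain in the disc.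

**Lemma 2.** Put $C_0=10\pi$. Let $\Omega\subset\Delta$ be a domain with $0\in\Omega$, and let $\varphi$ be a real harmonic function on $\Omega$. There is $g\in\mathcal O(\Omega)$ with $g(0)=1$ and $\int_\Omega|g|^2e^{-\varphi}\le C_0e^{-\varphi(0)}$.

The plan is to prove an a priori inequality for test functions, to get from it by duality a fundamental solution $v$ of $\bar\partial$ with good norm, and to multiply $v$ by $z$.

**Step 1: an identity.** For $\alpha\in C_c^\infty(\Omega)$ put $\partial_\varphi\alpha=\alpha_z-\varphi_z\alpha$ and $F=|\alpha|^2e^{-\varphi}$. Then $\partial_z(\alpha e^{-\varphi})=\partial_\varphi\alpha\,e^{-\varphi}$. Since $\varphi$ is real, $\partial_{\bar z}(\bar\alpha e^{-\varphi})=\overline{\partial_\varphi\alpha}\,e^{-\varphi}$. Since $\varphi_{z\bar z}=0$, $\partial_\varphi(\alpha_{\bar z})=\alpha_{z\bar z}-\varphi_z\alpha_{\bar z}=\partial_{\bar z}(\partial_\varphi\alpha)$. Now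
$$F_z=\big(\partial_\varphi\alpha\,\bar\alpha+\alpha\,\overline{\alpha_{\bar z}}\big)e^{-\varphi}.$$
Apply $\partial_{\bar z}$. The first term gives $(\bar\alpha\,\partial_{\bar z}\partial_\varphi\alpha+|\partial_\varphi\alpha|^2)e^{-\varphi}$. The second gives $(|\alpha_{\bar z}|^2+\alpha\,\overline{\partial_\varphi(\alpha_{\bar z})})e^{-\varphi}$, where $\partial_\varphi(\alpha_{\bar z})=\partial_{\bar z}\partial_\varphi\alpha$. So
$$F_{z\bar z}=\big(|\partial_\varphi\alpha|^2+|\alpha_{\bar z}|^2+2\,\mathrm{Re}\,\bar\alpha\,\partial_{\bar z}(\partial_\varphi\alpha)\big)e^{-\varphi}.$$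

**Step 2: integrate against a Green-type function.** Let $\tau=-\log|z|^2+2(1-|z|)$. On $\Delta\setminus\{0\}$ it is positive, and $\tau_{\bar z}=-\frac1{\bar z}-\frac z{|z|}$ has $|\tau_{\bar z}|=\frac{1+|z|}{|z|}\le\frac2{|z|}$. As distributions, $\tau_{z\bar z}=-\pi\delta_0-\frac1{2|z|}$, since $\partial_z\partial_{\bar z}|z|=\frac1{4|z|}$. The term $2(1-|z|)$ is there to produce $\frac1{2|z|}$. Multiply the identity by $\tau$ and integrate. The left side becomes $\int F\tau_{z\bar z}=-\pi F(0)-\int\frac F{2|z|}$. In the last term on the right, integrate by parts once (both $\tau$ and $\tau_{\bar z}$ are locally integrable):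
$$\int\tau\bar\alpha e^{-\varphi}\,\partial_{\bar z}(\partial_\varphi\alpha)=-\int\tau_{\bar z}\,\bar\alpha\,\partial_\varphi\alpha\,e^{-\varphi}-\int\tau|\partial_\varphi\alpha|^2e^{-\varphi}.$$
Collecting terms,
$$\pi F(0)+\int\frac F{2|z|}+\int\tau|\alpha_{\bar z}|^2e^{-\varphi}=\int\tau|\partial_\varphi\alpha|^2e^{-\varphi}+2\,\mathrm{Re}\int\tau_{\bar z}\,\bar\alpha\,\partial_\varphi\alpha\,e^{-\varphi}.$$

**Step 3: the a priori inequality.** We have
$$2|\tau_{\bar z}||\alpha||\partial_\varphi\alpha|\le\frac{|\alpha|^2}{2|z|}+2|z||\tau_{\bar z}|^2|\partial_\varphi\alpha|^2\le\frac{|\alpha|^2}{2|z|}+\frac8{|z|}|\partial_\varphi\alpha|^2 ,$$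
and, from $\log\frac1{|z|}\le\frac1{|z|}-1$, $\tau\le2(\frac1{|z|}-1)+2(1-|z|)\le\frac2{|z|}$. The term $\int\frac F{2|z|}$ cancels and
$$\pi|\alpha(0)|^2e^{-\varphi(0)}\le10\int_\Omega|\partial_\varphi\alpha|^2|z|^{-1}e^{-\varphi}\qquad(\alpha\in C_c^\infty(\Omega)), \tag{13}$$
with a finite right side.

**Step 4: duality.** By (13), $\partial_\varphi\alpha\mapsto e^{-\varphi(0)}\alpha(0)$ is a well-defined linear functional on a subspace of $L^2(\Omega,|z|^{-1}e^{-\varphi})$, with squared norm at most $\frac{10}\pi e^{-\varphi(0)}$. By the Riesz theorem (after extending to the closure) there is $u$ with $\int|u|^2|z|^{-1}e^{-\varphi}\le\frac{10}\pi e^{-\varphi(0)}$ such that, for $v=u/|z|$,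
$$\int\partial_\varphi\alpha\,\bar v\,e^{-\varphi}=e^{-\varphi(0)}\alpha(0)\qquad\text{for all }\alpha .$$

**Step 5: from $v$ to $g$.** Since $\int|v|^2|z|e^{-\varphi}<\infty$ and $|z|^{-1}$ is locally integrable, $v\in L^1_{loc}$. Put $\beta=\alpha e^{-\varphi}$, an arbitrary test function. Then $\partial_\varphi\alpha\,e^{-\varphi}=\beta_z$, so $\int\beta_z\bar v=\beta(0)$. Conjugating, $-\partial_{\bar z}v=\delta_0$. As $\partial_{\bar z}\frac1z=\pi\delta_0$, the distribution $-\pi v-\frac1z$ is annihilated by $\partial_{\bar z}$, hence holomorphic on $\Omega$ by Weyl's lemma. So $g:=-\pi zv$ is holomorphic with $g(0)=1$. As $|z|<1$,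
$$\int|g|^2e^{-\varphi}\le\pi^2\int|z||v|^2e^{-\varphi}=\pi^2\int|u|^2|z|^{-1}e^{-\varphi}\le10\pi\,e^{-\varphi(0)}.\qquad\square$$

## 7. Two lower bounds for the Bergman kernel

**Step 1: reduce to weighted kernels on $U$.** Expand $f\in A^2(D)$ as $f=\sum_{l\ge1}f_{l-1}(z)w^{l-1}$. Integrating over the fibers gives $\|f\|^2=\sum_l\frac\pi l\int_U|f_{l-1}|^2e^{-2l\psi}$. So $A^2(D)$ is an orthogonal sum over $l$, and since $|w|^{2(l-1)}=x^{2(l-1)}e^{-2(l-1)\psi}$,
$$K_D(z,w)=\frac{e^{2\psi(z)}}\pi S(z,x),\quad S(z,x)=\sum_{l\ge1}l\,x^{2(l-1)}B_l(z),\quad B_l(z)=\sup_{0\ne g\in\mathcal O(U)}\frac{|g(z)|^2e^{-2l\psi(z)}}{\int_U|g|^2e^{-2l\psi}}, \tag{14}$$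
where the quotient is read as $0$ when its denominator is infinite. Here $K_D(z,w)$ denotes the kernel on the diagonal at the point $(z,w)$.

**Lemma 3 (background functions).** $B_l(z_0)\ge\dfrac1{4C_0(\mathrm{Re}\,z_0)^2}$ for all $z_0\in U$, $l\ge1$.

*Proof.* The map $T(z)=(z-z_0)/(z+\bar z_0)$ sends $\{\mathrm{Re}\,z>0\}\supset U$ into $\Delta$, with $T(z_0)=0$, $T'(z_0)=\frac1{2\mathrm{Re}\,z_0}$. Apply Lemma 2 on $T(U)$ with $\varphi=2l\psi\circ T^{-1}$. The function $G=(g\circ T)\,T'$ satisfies $\int_U|G|^2e^{-2l\psi}=\int_{T(U)}|g|^2e^{-\varphi}\le C_0e^{-2l\psi(z_0)}$ and $|G(z_0)|=\frac1{2\mathrm{Re}\,z_0}$. $\square$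

**Lemma 4 (functions with a pole in the hole).** There are absolute $c_1\in(0,\frac1{16}]$ and $c>0$ such that for $r_j<|z-a_j|\le c_1a_j$ and $1\le l\le\Lambda_{j-1}$:
$$B_l(z)\ge\frac c{L_j|z-a_j|^2}.$$

*Proof.* The idea is to fill the hole, take a background function $G$ there with $G(a_j)=1$, and divide by $z-a_j$.

*Filling the hole.* Let $U_j=U\cup H_j$, a domain, and $\psi_j=\psi-\varepsilon_j\log|z-a_j|$, harmonic on $U_j$. The argument of Lemma 3 on $U_j$, with $\psi_j$, at $a_j$, gives after normalization $G\in\mathcal O(U_j)$ with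
$$G(a_j)=1,\qquad\int_{U_j}|G|^2e^{-2l\psi_j}\le4C_0a_j^2e^{-2l\psi_j(a_j)}.$$

*Control of $G$ near $a_j$.* On $\Delta_j\subset U_j$ write $\psi_j=\mathrm{Re}\,q$ and put $\tilde G=Ge^{-l(q-q(a_j))}$. Then $\tilde G(a_j)=1$, $|\tilde G|^2=|G|^2e^{-2l(\psi_j-\psi_j(a_j))}$, and $\int_{\Delta_j}|\tilde G|^2\le4C_0a_j^2$. The sub-mean value property on discs of radius $\frac{a_j}4$ gives $|\tilde G|\le M:=(64C_0/\pi)^{1/2}$ for $|z-a_j|\le\frac{a_j}4$. There $|\tilde G-1|\le M+1\le2M$, so Schwarz's lemma gives $|\tilde G-1|\le8M|z-a_j|/a_j$. Hence $|\tilde G|\ge\frac12$ for $|z-a_j|\le c_1a_j$ with $c_1=\frac1{16M}$.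

*The norm of $g=G/(z-a_j)\in\mathcal O(U)$.* We have
$$\int_U|g|^2e^{-2l\psi}=\int_U|G|^2e^{-2l\psi_j}|z-a_j|^{-2-2l\varepsilon_j}.$$
Here $l\le\Lambda_{j-1}$ enters: $l\varepsilon_j\le\frac1j$. Since $|z-a_j|/a_j\ge\frac12e^{-j}$ on $U$, $(|z-a_j|/a_j)^{-2l\varepsilon_j}\le(2e^j)^{2/j}\le4e^2$. The part $|z-a_j|\ge\frac{a_j}4$ contributes at most
$$\frac{16}{a_j^2}\cdot4e^2a_j^{-2l\varepsilon_j}\cdot4C_0a_j^2e^{-2l\psi_j(a_j)}=C\,a_j^{-2l\varepsilon_j}e^{-2l\psi_j(a_j)}.$$
On the part $r_j<|z-a_j|<\frac{a_j}4$ we have $|G|^2e^{-2l\psi_j}=|\tilde G|^2e^{-2l\psi_j(a_j)}\le M^2e^{-2l\psi_j(a_j)}$, so it contributes at most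
$$M^2e^{-2l\psi_j(a_j)}\cdot4e^2a_j^{-2l\varepsilon_j}\cdot2\pi\log\frac{a_j}{4r_j}\le C\,L_j\,a_j^{-2l\varepsilon_j}e^{-2l\psi_j(a_j)}.$$
So $\int_U|g|^2e^{-2l\psi}\le CL_j\,a_j^{-2l\varepsilon_j}e^{-2l\psi_j(a_j)}$.

*The value.* For $|z-a_j|\le c_1a_j$,
$$|g(z)|^2e^{-2l\psi(z)}=|\tilde G|^2e^{-2l\psi_j(a_j)}|z-a_j|^{-2-2l\varepsilon_j}\ge\tfrac14|z-a_j|^{-2}a_j^{-2l\varepsilon_j}e^{-2l\psi_j(a_j)}.$$
Divide. $\square$

**Step 2: notation for stage $j$.** Write $L=L_j$, $\Lambda=\Lambda_{j-1}$, $\varepsilon=\varepsilon_j=\frac1{\Lambda L}$. For $z\in A_j$ put $|z-a_j|=\frac{a_j}2e^{-h}$, $0<h<L$, and let $N=\frac1{1-x}$. Fix an absolute $h_0\ge1$ with $\eta_0:=\frac12e^{-h_0}\le c_1$. Throughout $j\ge j_0$, where $j_0$ is absolute and so large that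
$$h_0\le\tfrac12\log L,\qquad4\log L\le\sqrt L,\qquad2\log L\le\tfrac L4,\qquad2e^{-j}\le\tfrac{\eta_0}2 .$$
We work at points with
$$h_0\le h\le2\log L,\qquad\Lambda\le N\le\Lambda\sqrt L,\qquad z=a_j+i\tfrac{a_j}2e^{-h}, \tag{15}$$
so that $\mathrm{Re}\,z=a_j$ and $|z-a_j|\le c_1a_j$.

**Step 3: the two bounds.** In the range (15),
$$|z-a_j|^2S(z,x)\ge c\,N^2e^{-2h},\qquad|z-a_j|^2S(z,x)\ge c\,\Lambda^2/L . \tag{16}$$
The first follows from Lemma 3 with $\mathrm{Re}\,z=a_j$ and $\sum_ll\,x^{2(l-1)}=(1-x^2)^{-2}\ge\frac{N^2}4$. For the second use Lemma 4: for $l\le\Lambda$, $x^{2(l-1)}\ge(1-\frac1\Lambda)^{2\Lambda}\ge\frac1{16}$, because $(1-\frac1t)^t$ is increasing and equals $\frac14$ at $t=2\le\Lambda$. So $\sum_{l\le\Lambda}l\,x^{2(l-1)}\ge c\Lambda^2$. These are the two rows of Section 3, now on the whole of $D$.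

## 8. The metric in the cell over $A_j$

This section bounds $b_D$ at the points (15) by restricting functions to $D_j'=\{(z,w)\in D:z\in A_j\}$, where everything is a Laurent series.

**Step 1: coordinates and expansion.** With $\psi_j=\mathrm{Re}\,q$ on $\Delta_j$, use the local coordinates
$$\omega=\log\frac{z-a_j}{a_j/2}\quad(\mathrm{Re}\,\omega=-h),\qquad w'=we^q(z-a_j)^\varepsilon\quad(|w'|=x),$$
with one branch of $\log(z-a_j)$ on the half plane $\mathrm{Im}\,z>0$. For $f=\sum f_{l-1}w^{l-1}\in A^2(D_j')$ expand on $A_j$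
$$f_{l-1}e^{-lq}=\sum_{m\in\mathbb Z}c_{lm}(z-a_j)^{m-1},$$
and put, as in Section 3, $\kappa=m-l\varepsilon$, $I_\kappa=\int_0^Le^{-2\kappa y}dy$, $T_{lm}=e^{-2\kappa h}/I_\kappa$. Further put $d_{lm}=c_{lm}(a_j/2)^\kappa$ and $\chi_0=e^{-q}(z-a_j)^{1-\varepsilon}$. Since $w^{l-1}=w'^{\,l-1}e^{-(l-1)q}(z-a_j)^{-(l-1)\varepsilon}$, we get
$$\chi_0f=\sum_{l,m}c_{lm}(z-a_j)^{m-l\varepsilon}w'^{\,l-1}=\sum_{l\ge1,\,m}d_{lm}e^{\kappa\omega}w'^{\,l-1}. \tag{17}$$
Since $|f_{l-1}|^2e^{-2l\psi}=\big|\sum_mc_{lm}(z-a_j)^{m-1}\big|^2|z-a_j|^{-2l\varepsilon}$, polar coordinates $|z-a_j|=\frac{a_j}2e^{-y}$ and Parseval's identity give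
$$\|f\|_{D_j'}^2=\sum_{l,m}\frac{2\pi^2}l\,I_\kappa|d_{lm}|^2 .$$
Moreover, by (14), $|\chi_0|^2K_D=e^{-2\psi_j}|z-a_j|^{2-2\varepsilon}\frac{e^{2\psi}}\pi S=\frac1\pi|z-a_j|^2S$.

**Step 2: the basic bound, with a free gauge.** Apply (8) with $D'=D_j'$ and $\chi=\chi_0e^{-\nu\omega}$, $\nu\in\{0,1\}$. By (17), $\partial_\omega(\chi f)=\sum(\kappa-\nu)d_{lm}e^{(\kappa-\nu)\omega}w'^{\,l-1}$. Here $|e^{(\kappa-\nu)\omega}|^2=e^{-2\kappa h}e^{2\nu h}$ and $|\chi|^2=|\chi_0|^2e^{2\nu h}$, so $e^{2\nu h}$ cancels. The Cauchy–Schwarz inequality with the weights $\frac{2\pi^2}lI_\kappa$ gives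
$$b_D(\partial_\omega)^2\le\frac{Q_\nu}{2\pi|z-a_j|^2S},\qquad Q_\nu=\sum_{l,m}l\,x^{2(l-1)}(\kappa-\nu)^2T_{lm}, \tag{18}$$
and in the same way, with $\nu=0$ and $\partial_{w'}$,
$$b_D(\partial_{w'})^2\le\frac{Q_w}{2\pi|z-a_j|^2S},\qquad Q_w=\sum_{l\ge2,\,m}l(l-1)^2x^{2(l-2)}T_{lm}. \tag{19}$$

**Why two values of $\nu$.** The obvious choice is $\nu=0$. Where the background row $m=1$ dominates, it contributes with $\kappa^2\approx1$. We will find $Q_0\le C(\Lambda^2L^{-3}+N^2e^{-2h})$. Divided by the first bound in (16) this gives $b_D(\partial_\omega)\le C$ for $e^h\le N\sqrt L/\Lambda$, and nothing better. A path in $h$ of length comparable to $\log L$ would then be charged $C\log L$, summing over $j\le J$ to $C\log J!$. That is again the order of $\log1/\delta_D$, and everything would be lost. The remedy is the freedom in $\chi$. A single dominant function contributes nothing to the metric, and we choose $\chi$ so that the dominant row becomes nearly constant in $\omega$.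 With $\nu=1$ the row $m=1$ gets the factor $(\kappa-1)^2=l^2\varepsilon^2$, which is small. Past the balance depth the row $m=0$ dominates, and there $\nu=0$ is right.

**Step 3: elementary bounds for $T_{lm}$.** If $\kappa\ge0$, then from $\frac u{1-e^{-u}}\le1+u$ with $u=2\kappa L$ (which says $(1+u)e^{-u}\le1$),
$$T_{lm}\le(2\kappa+\tfrac1L)e^{-2\kappa h}.$$
If $\kappa=-a\le0$, then $I_\kappa\ge\int_{3L/4}^Le^{2ay}dy\ge\frac L4e^{3aL/2}$, and $h\le2\log L\le\frac L4$, so
$$T_{lm}\le\tfrac4Le^{-aL}.$$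
Consequently, using $\varepsilon L=\frac1\Lambda$:

* (a) For $m\le0$: $a=|m|+l\varepsilon$, so $T_{lm}\le\frac4Le^{-|m|L-l/\Lambda}$.
* (b) For $m\ge1$ and $l\le\frac{\Lambda L}2$: $l\varepsilon\le\frac12$, so $m-\frac12\le\kappa\le m$ and $T_{lm}\le(2m+1)e^{-2mh}e^{2l\varepsilon h}\le(2m+1)e^{-2mh}e^{l/N}$. The last step holds because $2hN\le4\log L\cdot\Lambda\sqrt L\le\Lambda L=\frac1\varepsilon$.
* (c) For every $l$: $\sum_m(1+\kappa^2)T_{lm}\le C$. Here $\kappa$ runs over a coset of $\mathbb Z$, and as $h\ge1$, $L\ge1$, the terms are at most $(1+\kappa^2)(2\kappa+1)e^{-2\kappa}$ for $\kappa\ge0$ and $4(1+\kappa^2)e^{-|\kappa|}$ for $\kappa<0$.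

**Step 4: sums over $l$.** Since $N\ge\Lambda\ge2$, $x\ge\frac12$, and $x^{2l}\le e^{-2l/N}$. So $x^{2(l-1)}\le4e^{-2l/N}$ and $x^{2(l-2)}\le16e^{-2l/N}$. For fixed $p$, $l^pe^{-l/(2N)}\le C_pN^p$ and $\sum_le^{-l/(2N)}\le2N$, so $\sum_ll^pe^{-l/N}\le C_pN^{p+1}$; likewise with $\Lambda$ in place of $N$. For the tail $l>\frac{\Lambda L}2$ note $\frac{\Lambda L}{2N}\ge\frac{\sqrt L}2$, so
$$\sum_{l>\Lambda L/2}l^pe^{-2l/N}\le e^{-\Lambda L/(2N)}\sum_ll^pe^{-l/N}\le C_pN^{p+1}e^{-\sqrt L/2},\qquad e^{-\sqrt L/2}\le CL^{-8}\le Ce^{-4h},$$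
the last because $h\le2\log L$.

**Step 5: $Q_1$.** In the range $l\le\frac{\Lambda L}2$:

* $m=1$: $(\kappa-1)^2=l^2\varepsilon^2$. By (b), since $e^{-2l/N}e^{l/N}=e^{-l/N}$, the contribution is $\le C\varepsilon^2e^{-2h}\sum_ll^3e^{-l/N}\le C\varepsilon^2N^4e^{-2h}\le CN^2e^{-2h}/L$, as $(N\varepsilon)^2\le\frac1L$.
* $m\ge2$: $(\kappa-1)^2\le m^2$ and $\sum_{m\ge2}m^2(2m+1)e^{-2mh}\le Ce^{-4h}$, so the contribution is $\le CN^2e^{-4h}$.
* $m\le0$: $(\kappa-1)^2\le(|m|+2)^2$. By (a) and $x\le1$ the contribution is $\le\frac CL\sum_lle^{-l/\Lambda}\le C\Lambda^2/L$.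

For the tail, $(\kappa-1)^2\le2(1+\kappa^2)$, so by (c) and Step 4 it is $\le CN^2e^{-\sqrt L/2}\le CN^2e^{-4h}$.

**Step 6: $Q_0$.** In the range $l\le\frac{\Lambda L}2$:

* $m=0$: $\kappa^2=l^2\varepsilon^2$, so by (a) the contribution is $\le\frac CL\varepsilon^2\sum_ll^3e^{-l/\Lambda}\le C\varepsilon^2\Lambda^4/L=C\Lambda^2/L^3$.
* $m\ge1$: $\kappa^2\le m^2$, so by (b) the contribution is $\le CN^2\sum_{m\ge1}m^2(2m+1)e^{-2mh}\le CN^2e^{-2h}$.
* $m\le-1$: $\kappa^2\le(|m|+1)^2$, so by (a) the contribution is $\le C\Lambda^2e^{-L}/L\le C\Lambda^2/L^3$.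

The tail is $\le CN^2e^{-4h}$ by (c).

**Step 7: the bounds for $\partial_\omega$.** Divide $Q_1$ by the first bound in (16), and $Q_0$ by the second, and take square roots. At every point (15),
$$b_D(\partial_\omega)\le C\Big(L^{-1/2}+e^{-h}+\frac\Lambda{N\sqrt L}e^h\Big),\qquad b_D(\partial_\omega)\le C\Big(L^{-1}+\frac{N\sqrt L}\Lambda e^{-h}\Big). \tag{20}$$

**Step 8: the bound for $\partial_{w'}$ at $h=2\log L$.** Now $e^{-2h}=L^{-4}$. In the range $l\le\frac{\Lambda L}2$ the terms $m\le0$ give, by (a), $\le\frac CL\sum_ll^3e^{-l/\Lambda}\le C\Lambda^4/L$. The terms $m\ge1$ give, by (b), $\le CN^4e^{-2h}\le C\Lambda^4L^2L^{-4}\le C\Lambda^4/L$. By (c) the tail gives $\le CN^4e^{-\sqrt L/2}\le C\Lambda^4L^2L^{-8}\le C\Lambda^4/L$. So $Q_w\le C\Lambda^4/L$, and with the second bound in (16),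
$$b_D(\partial_{w'})\le C\Lambda\qquad(h=2\log L,\ \Lambda\le N\le\Lambda\sqrt L). \tag{21}$$
So the fiber metric is at most of size $\Lambda$ even when $N=\Lambda\sqrt L$.

## 9. Four moves from one hole to the next

Call a point of $D$ *of type $j$* if $z=a_j(1+i\eta_0)$ (that is, $h=h_0$ in (15)) and $x=1-\frac1{\Lambda_{j-1}}$.

**Proposition 5.** For $j\ge j_0$, every point of type $j$ can be joined to some point of type $j+1$ by a curve of Bergman length $\le C$, with $C$ independent of $j$.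

**Move 1: toward the hole.** Keep $w'$ fixed, so $x=1-\frac1\Lambda$ and $N=\Lambda$. Let $h$ increase from $h_0$ to $2\log L$ along $z=a_j+i\frac{a_j}2e^{-h}$, that is, $\omega=-h+i\frac\pi2$. The length is $\int b_D(\partial_\omega)\,dh$. For general $N\in[\Lambda,\Lambda\sqrt L]$ define the balance depth by $e^{h_*}=N\sqrt L/\Lambda$; then $h_0\le\frac12\log L\le h_*\le\log L$. Use the first bound of (20) before $h_*$ and the second after it. The length is at most
$$C\int_{h_0}^{h_*}\big(L^{-1/2}+e^{-h}+e^{h-h_*}\big)\,dh+C\int_{h_*}^{2\log L}\big(L^{-1}+e^{h_*-h}\big)\,dh\le C,$$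
since $L^{-1/2}\log L$ and $L^{-1}\log L$ are bounded and each exponential integrates to at most $1$. In Move 1, $h_*=\frac12\log L$.

**Move 2: outward in the fiber.** At $h=2\log L$, with $z$ and $\arg w'$ fixed, let $|w'|$ increase from $1-\frac1\Lambda$ to $1-\frac1{\Lambda\sqrt L}=1-\frac1{\Lambda_j}$. By (21) the length is at most $C\Lambda\cdot\frac1\Lambda=C$.

**Move 3: back.** With $w'$ fixed, $x=1-\frac1{\Lambda_j}$, $N=\Lambda\sqrt L$, let $h$ decrease from $2\log L$ to $h_0$. The integral estimate of Move 1, now with $h_*=\log L$, gives length $\le C$.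

**Move 4: to the next hole.** Now $z=a_j(1+i\eta_0)$. Move along $z=s(1+i\eta_0)$ with $s$ decreasing from $a_j$ to $a_{j+1}$. The purpose of the next check is to see that around each such $z$ there is a disc in $U$ of radius comparable to $s$. Put $\varrho=\frac{s\eta_0}2$ and $V=\Delta(z,\varrho)$. Then $V\subset U$:

* As $s\le\frac14$ and $\eta_0\le\frac1{16}$, $1-|z-1|\ge\frac12(1-|z-1|^2)=s-\frac{s^2}2(1+\eta_0^2)\ge\frac s2>\varrho$. So $V\subset\Delta(1,1)$.
* For $i<j$: $s\le a_j\le\frac14a_i$ and $r_i\le\frac{a_i}{2e}<\frac15a_i$, so $|z-a_i|-r_i\ge a_i-s-r_i\ge(\frac34-\frac15)a_i\ge\frac12a_i\ge2s>\varrho$.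
* For $i\ge j$: $|z-a_i|\ge\mathrm{Im}\,z=s\eta_0$. Since $a_j\le4s$, $r_i\le r_j=\frac{a_j}2e^{-j}\le2se^{-j}\le\frac{s\eta_0}2$. So $|z-a_i|-r_i\ge\varrho$.

The union of these discs $V$ is convex, because center and radius depend linearly on $s$. So there is a holomorphic $\tilde q$ on it with $\mathrm{Re}\,\tilde q=\psi$. Along the move keep the coordinate $w'=we^{\tilde q}$ constant; it may differ from the previous $w'$ by a constant phase, which does not matter. Then $x=|w'|$ is constant.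

Let $D'=\{(z',w)\in D:z'\in V\}$. The map $(z',w)\mapsto(z',we^{\tilde q})$ identifies $D'$ with $V\times\Delta$ and has Jacobian $e^{\tilde q}$. At our point, over the center of $V$,
$$K_{D'}=e^{2\psi}\,\frac1{\pi\varrho^2}\,\frac1{\pi(1-x^2)^2},\qquad K_D\ge\frac{e^{2\psi}}\pi\cdot\frac1{4C_0s^2(1-x^2)^2},$$
the second by (14) and Lemma 3 with $\mathrm{Re}\,z=s$. So $K_{D'}/K_D\le\frac{4C_0s^2}{\pi\varrho^2}=\frac{16C_0}{\pi\eta_0^2}$. In the coordinates $(z',w')$, $b_{D'}(\partial_{z'})^2=2/\varrho^2$ at the center of $V$, by the disc example and the product rule. By (9), $b_D(\partial_{z'})\le C/s$. Since $|dz|\le2|ds|$, the length of Move 4 is at most $C\int_{a_{j+1}}^{a_j}\frac{ds}s=C\log4$.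

The end point has $z=a_{j+1}(1+i\eta_0)$ and $x=1-\frac1{\Lambda_j}$, so it is of type $j+1$. $\square$

## 10. Length $O(J)$ against boundary distance $1/\sqrt{(J-1)!}$

We finish Theorem 1 for $n=2$. The hypothesis (2) holds by Section 5. Choose $P_{j_0}$ of type $j_0$ and inductively $P_{j+1}$ of type $j+1$ by Proposition 5. For any $z_0\in D$,
$$\mathrm{dist}_D(z_0,P_J)\le\mathrm{dist}_D(z_0,P_{j_0})+C(J-j_0)\le C'(z_0)\,J .$$
By (11), $\delta_D(P_J)\le e^B(1-x)=\frac{e^B}{\Lambda_{J-1}}=\frac{e^B}{2\sqrt{(J-1)!}}\to0$. Hence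
$$y_J:=\log\frac1{\delta_D(P_J)}\ge\tfrac12\log(J-1)!-B\ge\tfrac14J\log J\qquad(J\text{ large}).$$
Since $y/\log y$ is increasing for $y>e$ and $\frac14J\log J\le J^2$,
$$\frac{y_J}{\log y_J}\ge\frac{\frac14J\log J}{2\log J}=\frac J8 .$$
So $\mathrm{dist}_D(z_0,P_J)\le8C'(z_0)\,y_J/\log y_J$, which is (6). In particular
$$\frac{\mathrm{dist}_D(z_0,P_J)}{\log1/\delta_D(P_J)}\le\frac{4C'(z_0)}{\log J}\longrightarrow0,$$
so for no $z_0\in D$ and no $C>0$ does (5) hold for all $z_1$ near $\partial D$.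

For the two-sided statement, apply Błocki's bound (4) at $z_1=P_J$. For large $J$, $|\log(c_4\delta_D(P_J))|=|y_J-\log c_4|\le2y_J$, so $\log|\log(c_4\delta_D(P_J))|\le2\log y_J$ and $\mathrm{dist}_D(z_0,P_J)\ge y_J/(2C\log y_J)$. With (6), $\mathrm{dist}_D(z_0,P_J)\asymp y_J/\log y_J$.

## 11. Products with discs in dimensions $n\ge3$

Let $D\subset\mathbb C^2$ and $\rho$ be as above, and take $D_n=D\times\Delta^{n-2}$ with coordinates $u_1,\dots,u_{n-2}$ on the discs, and
$$\rho_n=-\Big(\frac1{-\rho}+\sum_i\frac1{1-|u_i|^2}\Big)^{-1}.$$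
A product of bounded pseudoconvex domains is bounded and pseudoconvex. The function $\rho_n$ is smooth. It is plurisubharmonic by (12), applied to $-\rho$ and the $1-|u_i|^2$, as in Step 3 of Section 5. It has values in $[-1,0)$ because $\frac1{-\rho}\ge1$.

For the boundary distance, $\delta_{D_n}=\min(\delta_D,\,1-|u_i|)$. From $\frac1{-\rho}\le\frac C{\delta_D}$ and $\frac1{1-|u_i|^2}\le\frac1{1-|u_i|}$ we get $-\rho_n\ge c\,\delta_{D_n}$, where $c$ may depend on $n$. From $-\rho_n\le\min(-\rho,1-|u_i|^2)\le C\min\big(\delta_D^{1/4},(1-|u_i|)^{1/4}\big)$ we get $-\rho_n\le C\delta_{D_n}^{1/4}$. So $\rho_n$ is an exhaustion satisfying (2) with $C_2=4$.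

The Bergman metric of a product is the sum of the metrics, so the curves of Section 9, placed in $\{u=0\}$, have the same length in $D_n$. Also $\delta_{D_n}((P_J,0))=\min(\delta_D(P_J),1)=\delta_D(P_J)$. For a base point $p\in D_n$ we have $\mathrm{dist}_{D_n}(p,(P_J,0))\le\mathrm{dist}_{D_n}(p,(P_{j_0},0))+C(J-j_0)$, with a finite first term, and the computation of Section 10 applies word for word. Hence (6) holds, (5) fails, and with (4) the two-sided estimate holds, for the points $(P_J,0)$ and every base point of $D_n$. This proves Theorem 1 for every $n\ge2$. $\blacksquare$
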